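# Approximate control without spectral control for the wave equation

## 1. A string controlled at both ends

Take a string occupying $\Omega=(-1,1)$, initially at rest, and move its two ends as we please during the time interval $(0,T)$:
$$y_{tt}-y_{xx}=0,\qquad y(-1,t)=u_-(t),\quad y(1,t)=u_+(t),\qquad y(\cdot,0)=y_t(\cdot,0)=0,$$
with $u_\pm\in L^2(0,T)$. The state at time $T$ is the pair $(y(\cdot,T),y_t(\cdot,T))\in L^2(-1,1)\times H^{-1}(-1,1)$, and the reachable set is the set of all states obtained in this way. We ask two questions about $T$.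

* Is the reachable set dense? (Approximate control, or *W-controllability*.)
* Does it contain every pair of finite linear combinations of the Dirichlet eigenfunctions $\sin\frac{n\pi(x+1)}2$? (Spectral control, or *M-controllability*.) Such pairs are called *spectral states*.

Spectral states are dense, so the second property implies the first. Does the first imply the second? For the string everything can be computed.

For $0\le t\le T\le 2$ the solution is
$$y(x,t)=F(x-t)+G(x+t),\tag{1.1}$$
where $F(s)=0$ for $s\ge-1$, $F(s)=u_-(-1-s)$ for $-1-T<s<-1$, and $G(s)=0$ for $s\le1$, $G(s)=u_+(s-1)$ for $1<s<1+T$. Indeed at $x=-1$ we get $F(-1-t)+G(-1+t)=u_-(t)+0$ since $t\le2$, and similarly at $x=1$. So $F$ on $(-1-T,-1)$ and $G$ on $(1,1+T)$ are arbitrary $L^2$ functions. Moreover $y_t(\cdot,T)=\frac{d}{dx}\bigl(G(x+T)-F(x-T)\bigr)$. Recall that $H^{-1}(-1,1)=\{p':p\in L^2(-1,1)\}$.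

**Proposition 1.1.** For the string, W-controllability and M-controllability hold for exactly the same times, namely $T\ge2$. For $0<T<2$ the only reachable spectral state is $(0,0)$.

*Proof.* *$T\ge 2$.* Use zero control first, so that $T=2$. Given $y_0\in L^2$ and $y_1=p'$ with $p\in L^2$, put $F(x-2)=\frac12(y_0-p)(x)$ and $G(x+2)=\frac12(y_0+p)(x)$ for $x\in(-1,1)$. This prescribes $F$ on $(-3,-1)$ and $G$ on $(1,3)$, where they are free. So every state is reachable.

*$T<2$, density.* Since $F(x-T)=0$ for $x>T-1$, every reachable state satisfies $y_t(\cdot,T)=\partial_xy(\cdot,T)$ on the nonempty interval $(T-1,1)\cap(-1,1)=(T-1,1)$. This relation defines a closed proper subspace of $L^2\times H^{-1}$, so the reachable set is not dense.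

*$T<2$, spectral states.* Let the spectral state $(y_0,y_1)$ be reachable, and let $p$ be a real analytic function with $p'=y_1$. Then $G(x+T)-F(x-T)=p+\text{const}$, hence
$$F(x-T)=\tfrac12(y_0-p-\text{const})(x)\quad\text{a.e. on }(-1,1),$$
so $F$ agrees with a real analytic function on $(-1-T,1-T)$. But $F=0$ on $(-1,\infty)$, and the two intervals overlap because $T<2$. Hence $F=0$ on all of $(-1-T,1-T)$. In the same way $G$ is real analytic on $(T-1,T+1)$ and vanishes for $s<1$, so $G=0$ there. Thus $y_0=0$ and $y_1=0$. $\square$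

Read the last argument along rays. The right-moving ray through the point $(x,t)=(0,t_0)$ carries the value $F(-t_0)$. Followed backward *inside $\Omega$*, it reaches time $0$, where there is no wave, if $t_0<1$. Followed forward inside $\Omega$, it reaches time $T$, where the wave is analytic, if $T-t_0<1$. Since $T<1+1$, the length of the chord through $0$, at least one of these happens for every $t_0$. So the wave at $x=0$ is analytic in time and vanishes at first, and therefore it vanishes.

What changes in dimension $N\ge2$?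

* On the string the number $2$ plays two roles. It is the length of the chord through $0$, which forbids spectral states, and it is twice the time in which the waves fill the string, which forbids density. In higher dimensions these are two different quantities.
* There is no splitting $F(x-t)+G(x+t)$. We need a substitute for "the part of the wave travelling in direction $e$", precise enough to preserve analyticity.

## 2. The system in dimension $N$ and the facts it rests on

Let $\Omega\subset\mathbb R^N$ be a bounded domain with smooth boundary $\Gamma$, and let $\Gamma_1\subset\Gamma$ be nonempty and relatively open. Let $A=-\sum\partial_i(a_{ij}\partial_j)+a_0$ be uniformly elliptic, formally self-adjoint, with smooth real coefficients, taken with the Dirichlet condition and assumed positive definite. Its eigenvalues are $0<\lambda_1\le\lambda_2\le\dots$, with orthonormal eigenfunctions $\varphi_n$, and $\partial_\nu$ is the conormal derivative. The system is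
$$y_{tt}+Ay=0\ \text{in }\Omega\times(0,T),\quad y=u\ \text{on }\Gamma_1\times(0,T),\quad y=0\ \text{on }(\Gamma\setminus\Gamma_1)\times(0,T),\quad y(\cdot,0)=y_t(\cdot,0)=0,\tag{2.1}$$
with $u\in L^2(0,T;L^2(\Gamma_1))$. Its state at time $T$ lies in $L^2(\Omega)\times H^{-1}(\Omega)$.

**Definitions.** The reachable set at time $T$ is the set of all states $(y(\cdot,T),y_t(\cdot,T))$. System (2.1) is *W-controllable in time $T$* if this set is dense in $L^2\times H^{-1}$, and *M-controllable in time $T$* if it contains every $(y_0,y_1)$ with both components finite linear combinations of the $\varphi_n$. The filling time is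
$$T^*=\inf\Bigl\{T:\ \bigcup_{u}\operatorname{supp}y(\cdot,T)=\overline\Omega\Bigr\}.$$

For the string with both ends controlled, (1.1) gives $T^*=1$: for $T<1$ every $y(\cdot,T)$ vanishes for $|x|<1-T$, and at $T=1$ the supports fill $[-1,1]$. It is a known fact that (2.1) is W-controllable in any time $T>2T^*$.

**Hypothesis.** If (2.1) is W-controllable in time $T$, then it is M-controllable in the same time.

We shall see that the hypothesis is false in every dimension $N\ge2$, already for $A=-\Delta$. From now on, until Section 11, $A=-\Delta$, $\Box=\partial_t^2-\Delta$, $\omega_m=\sqrt{\lambda_m}$. Pairings are bilinear and the $\varphi_m$ are real.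

**Facts used** (Lions; Lasiecka–Lions–Triggiani, J. Math. Pures Appl. 65 (1986)).

* (F1) The solution of (2.1), defined by transposition, satisfies $y\in C([0,T];L^2)\cap C^1([0,T];H^{-1})$, $y(0)=y_t(0)=0$, and $\Box y=0$ in $\mathcal D'(\Omega\times(0,T))$.
* (F2) If $\Box\varphi=0$, $\varphi|_\Gamma=0$, $(\varphi,\varphi_t)\in C([0,T];H^1_0\times L^2)$, then $\partial_\nu\varphi\in L^2(\Gamma\times(0,T))$, depending continuously on the data. We call such $\varphi$ a *finite-energy wave*.
* (F3) For $y$ and $\varphi$ as above,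
$$\int_0^T\!\!\int_{\Gamma_1}u\,\partial_\nu\varphi\,d\Gamma\,dt=(y(T),\varphi_t(T))-\langle y_t(T),\varphi(T)\rangle.\tag{2.2}$$

The identity (2.2) is easy to remember: for smooth functions $\frac{d}{dt}[(y,\varphi_t)-(y_t,\varphi)]=(y,\Delta\varphi)-(\Delta y,\varphi)=\int_\Gamma(y\,\partial_\nu\varphi-\varphi\,\partial_\nu y)$, and $\varphi=0$ on $\Gamma$.

## 3. Chords through a point and paths to the control

For $x_0\in\Omega$ and $e\in S^{N-1}$ put
$$\ell_{x_0}(e)=\sup\{s>0:\ x_0+re\in\Omega\ \text{for }0\le r\le s\}.$$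
So $\ell_{x_0}(e)+\ell_{x_0}(-e)$ is the length of the chord through $x_0$ in direction $e$, where a chord is a component of line $\cap\,\Omega$. Let $D(\Gamma_1)$ be the supremum over $x\in\Omega$ of the infimum of the lengths of rectifiable paths from $x$ to a point of $\Gamma_1$ that lie in $\Omega$ except for the endpoint.

*Examples.* In the unit ball $\ell_0\equiv1$, all chords through $0$ have length $2$, and $D(\Gamma)=1$, since the center has distance $1$ from $\Gamma$ and $|x|<1$ has distance $1-|x|$. In the unit disc with $\Gamma_1$ the open right half of the circle, $D(\Gamma_1)=\sqrt2$. Indeed, segments are shortest here. A point with $x_1\ge0$ is within distance $1$ of points of $\overline{\Gamma_1}$. A point $(-a,\pm b)$ with $a>0$, $b\ge0$, is at distance $\sqrt{a^2+(1-b)^2}\le\sqrt2$ from $(0,\pm1)$. As $x\to(-1,0)$ the distance to $\Gamma_1$ tends to $\sqrt2$.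

**Theorem A (obstruction).** Let $\Omega\subset\mathbb R^N$ be a bounded smooth domain, $A=-\Delta$, $\Gamma_1\subset\Gamma$ arbitrary (nonempty, relatively open), $T>0$. Suppose some $x_0\in\Omega$ satisfies $\ell_{x_0}(e)+\ell_{x_0}(-e)>T$ for all $e\in S^{N-1}$. If $(y_0,y_1)$ is reachable at time $T$, and $a_m=(y_0,\varphi_m)$, $b_m=\langle y_1,\varphi_m\rangle$ satisfy $\sum_me^{2c_0\omega_m}(|a_m|^2+|b_m|^2)<\infty$ for some $c_0>0$, then $y_0=y_1=0$. In particular no nonzero state with finite eigenfunction expansions is reachable.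

**Theorem B (W-controllability).** Let $A=-\Delta$. If $T>2D(\Gamma_1)$, system (2.1) is W-controllable in time $T$. Moreover $T^*\le D(\Gamma_1)$.

**Theorem C (counterexample).** For every $N\ge2$ and $\kappa\in(0,2)$ there is a bounded smooth star-shaped domain $\Omega\subset\mathbb R^N$ such that for $A=-\Delta$, both for $\Gamma_1=\Gamma$ and for a suitable proper open part $\Gamma_1\subsetneq\Gamma$: $2T^*\le2D(\Gamma_1)\le\kappa$; the system is W-controllable in every time $T>\kappa$; and for every $T\in(0,2)$ the only reachable state with both components finite combinations of eigenfunctions is $(0,0)$. Hence for every $T\in(\kappa,2)$ the hypothesis fails.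

In particular no condition $T>K\cdot2T^*$ with a universal constant $K\ge1$ implies M-controllability: take $\kappa<2/K$ and $T\in(K\kappa,2)$.

**Where the first examples stop.** Granting A and B, we need a domain and a point $x_0$ with $2D(\Gamma_1)$ smaller than every chord through $x_0$. It is natural to try a ball, an ellipsoid, or a dumbbell, with $x_0$ the center of symmetry. This can never work. The distance from $x_0$ to $\Gamma$ equals $\min_e\ell_{x_0}(e)$, because the segment to a nearest boundary point stays in $\Omega$. If $\Omega$ is symmetric about $x_0$, then $\ell_{x_0}(e)=\ell_{x_0}(-e)$, so the shortest chord through $x_0$ has length $2\operatorname{dist}(x_0,\Gamma)\le2D(\Gamma)\le2D(\Gamma_1)$. So the step that fails is $\ell_{x_0}(e)=\ell_{x_0}(-e)$. But Theorem A sees only the *sum* $\ell_{x_0}(e)+\ell_{x_0}(-e)$, while $D$ is controlled by the *small values* of $\ell_{x_0}$. An odd perturbation of $\ell_{x_0}$ leaves the first unchanged and can make the second as small as we like.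

## 4. A star-shaped domain with many dents: Theorem C from Theorems A and B

**Step 1 (an odd function equal to $-1$ on a fine net).** *This provides the radial profile.* Let $\varepsilon\in(0,1)$. Take a finite $\varepsilon/2$-net of $S^{N-1}$ for the angular distance. As $N\ge2$, the sphere has no isolated points, so we can move the points of the net one after another by less than $\varepsilon/2$ so that none is antipodal to an earlier one. We obtain a finite set $P$ with $P\cap(-P)=\emptyset$ such that every $e\in S^{N-1}$ is within angle $\varepsilon$ of $P$. The finite sets $P$ and $-P$ have positive distance, so small open caps around the points of $P$ form an open $V\supset P$ with $V\cap(-V)=\emptyset$. Choose $\theta\in C^\infty(S^{N-1})$ with $0\le\theta\le1$, $\theta=1$ on $P$, $\operatorname{supp}\theta\subset V$, and put $h(e)=\theta(-e)-\theta(e)$. Then $h$ is smooth, odd, $|h|\le1$. For $p\in P$ we have $-p\in-V$, so $-p\notin V$ and $\theta(-p)=0$. Hence $h=-1$ on $P$.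

**Step 2 (the domain and its chords).** *This makes all chords through $0$ of length exactly $2$.* Let
$$\rho(e)=1+(1-\varepsilon)h(e)\in[\varepsilon,2-\varepsilon],\qquad\Omega=\{re:\ e\in S^{N-1},\ 0\le r<\rho(e)\}.$$
This is a bounded smooth star-shaped domain with $\Gamma=\{\rho(e)e\}$, and $\rho=\varepsilon$ on $P$. With $x_0=0$ we have $\ell_0(e)=\rho(e)$, and since $h$ is odd, $\ell_0(e)+\ell_0(-e)=2$ for all $e$. By Theorem A, for every $T\in(0,2)$ and every $\Gamma_1\subset\Gamma$ the only reachable state with finite expansions is $0$.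

**Step 3 ($D(\Gamma)\le2\varepsilon$).** *Every point is close to a dent.* Let $x=se\in\Omega$, so $0\le s<2$, and let $p\in P$ be within angle $\varepsilon$ of $e$. Move from $se$ along the great-circle arc of radius $s$ toward $sp$. Its length is at most $s\varepsilon\le2\varepsilon$. If $s\ge\varepsilon=\rho(p)$, then $sp\notin\Omega$, so the arc leaves $\Omega$ and meets $\Gamma$ for a first time, after length at most $2\varepsilon$. If $s<\varepsilon$, either the arc meets $\Gamma$ for a first time (after length at most $s\varepsilon\le\varepsilon$), or it stays in $\Omega$ and reaches $sp$. In that case continue radially to $\rho(p)p=\varepsilon p\in\Gamma$. The total length is at most $s\varepsilon+(\varepsilon-s)\le\varepsilon$.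

**Step 4 (a proper part of the boundary).** *Removing a small patch from the control costs little.* Fix $e_*\in S^{N-1}$, $\mu\in(0,1)$, and put $F=\{\rho(e)e:\angle(e,e_*)\le\mu\}$, $\Gamma_1=\Gamma\setminus F$. Let $C$ be a Lipschitz constant of $e\mapsto\rho(e)e$ with respect to angle. Let $x\in\Omega$, and let $\gamma$ be the path of Step 3, ending at $p'\in\Gamma$. If $p'\in\Gamma_1$, we are done. Let $p'\in F$. Stop at a point $x'=s'e_1\in\Omega$ of $\gamma$ with $s'>0$, so close to $p'$ that $\angle(e_1,e_*)<2\mu$, and put $\lambda=s'/\rho(e_1)<1$. On a great circle through $e_*$ and $e_1$ move from $e_1$ away from $e_*$ to the point $e_2$ with $\angle(e_2,e_*)=2\mu$. The angle travelled is at most $2\mu$. The curve $\lambda\rho(e)e$ over this arc lies in $\Omega$ because $\lambda<1$, has length at most $2C\mu$, and leads from $x'=\lambda\rho(e_1)e_1$ to $\lambda\rho(e_2)e_2$. Then go radially to $\rho(e_2)e_2\in\Gamma_1$, at a cost of $(1-\lambda)\rho(e_2)\le2(1-\lambda)$. The total length is at most $2\varepsilon+2C\mu+2(1-\lambda)$, and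 $\lambda\to1$ as $x'\to p'$. Hence $D(\Gamma_1)\le2\varepsilon+2C\mu$.

**Step 5 (choice of parameters).** *This brings both values of $2D$ below $\kappa$.* Choose $\varepsilon$ with $8\varepsilon\le\kappa$, build $\Omega$, and then choose $\mu$ with $8C\mu\le\kappa$. In both cases $2D(\Gamma_1)\le4\varepsilon+4C\mu\le\kappa$ (without the $\mu$ term for $\Gamma_1=\Gamma$). Theorem B gives $2T^*\le2D(\Gamma_1)\le\kappa$ and W-controllability for every $T>\kappa$. With Step 2, Theorem C follows. $\blacksquare$

It remains to prove Theorems A and B.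

## 5. Unique continuation along paths: proof of Theorem B

By (2.2), density is dual to the statement that a finite-energy wave with $\partial_\nu\varphi=0$ on $\Gamma_1\times(0,T)$ is zero. We prove this with the following classical theorem, which is Theorem 8.6.5 in Hörmander's *ALPDO I*.

**Holmgren's theorem.** If $P$ is a differential operator with real analytic coefficients, $u\in\mathcal D'$, $Pu=0$, and $u=0$ on one side of a $C^1$ hypersurface near a point where the hypersurface is noncharacteristic, then $u=0$ in a neighborhood of that point.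

For $\Box$ a hypersurface with normal $(\tau,\xi)$ is noncharacteristic if $\tau^2-|\xi|^2\ne0$.

**Lemma 5.1.** Let $O\subset\mathbb R^N$ be open, $\Box\varphi=0$ in $\mathcal D'(O\times(-\tau,\tau))$, and $\varphi=0$ on $B(q,r)\times(-\tau,\tau)$ for some $r>0$ with $B(q,r)\subset O$. Suppose $q$ and $x$ are joined by a rectifiable path in $O$ of length $L<\tau$. Then $\varphi=0$ near $(x,0)$.

*Proof.* **Step 1 (enlarging a ball).** *This is the basic move: gain radius $l$, lose time $l$.* Claim: if $\overline B(q',r+l)\subset O$, $\varphi=0$ on $B(q',r)\times(-\tau',\tau')$, $\tau'\le\tau$ and $0<l<\tau'$, then $\varphi=0$ on $B(q',r+l)\times(-\tau'+l,\tau'-l)$.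

Let $0<r'<r$, $0<\beta<\tau'$, and let $w$ be smooth on $[-\beta,\beta]$ with $0\le w\le l$, $|w'|<1$, $w(\pm\beta)=0$. Put
$$D_\lambda=\{|t|<\beta,\ |x-q'|<r'+\lambda w(t)\},\qquad0\le\lambda\le1.$$
These open sets increase with $\lambda$, $D_\lambda=\bigcup_{\lambda'<\lambda}D_{\lambda'}$ for $\lambda>0$, and $\varphi=0$ on $D_0$. A distribution that vanishes on open sets vanishes on their union, so there is a largest $\Lambda\in[0,1]$ with $\varphi=0$ on $D_\Lambda$. Suppose $\Lambda<1$. Let $(x_*,t_*)$ be a point of the compact set $K=\{|t|\le\beta,\ |x-q'|=r'+\Lambda w(t)\}$.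

* If $\Lambda w(t_*)<r-r'$, then $|x_*-q'|<r$ and $|t_*|\le\beta<\tau'$, so $\varphi=0$ near $(x_*,t_*)$.
* Otherwise $w(t_*)>0$, so $|t_*|<\beta$. Near this point the hypersurface $|x-q'|=r'+\Lambda w(t)$ has the normal $(-\Lambda w',(x-q')/|x-q'|)$ in the variables $(t,x)$, on which the symbol $\tau^2-|\xi|^2$ equals $\Lambda^2w'^2-1<0$. It is noncharacteristic, and $\varphi=0$ on its side $D_\Lambda$. Holmgren's theorem gives $\varphi=0$ near $(x_*,t_*)$.

So $\varphi=0$ on $D_\Lambda$ and on a neighborhood $U$ of $K$. A point of $D_\lambda\setminus D_\Lambda$ has distance at most $(\lambda-\Lambda)l$ from $K$ (move radially). As $K$ is compact, $D_\lambda\subset D_\Lambda\cup U$ for some $\lambda>\Lambda$, and $\varphi=0$ on $D_\lambda$, a contradiction. Hence $\varphi=0$ on $D_1$.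

Admissible $w$ are obtained by mollifying $(1-\epsilon)\min(l,(\beta-\epsilon-|t|)_+)$ at a scale below $\epsilon$: the Lipschitz constant stays at most $1-\epsilon$. As $\beta\to\tau'$, $\epsilon\to0$ they approximate $\min(l,\tau'-|t|)$, which equals $l$ for $|t|<\tau'-l$. Letting also $r'\to r$, the sets $D_1$ exhaust $B(q',r+l)\times(-\tau'+l,\tau'-l)$. This is the claim.

**Step 2 (following the path).** *This iterates the move without wasting time.* If $x=q$ there is nothing to prove. Replace the path by an inscribed polygon in $O$, which is not longer. Shrink $r$ so that the closed $2r$-neighborhood of the polygon lies in $O$, and choose successive points $q=q_0,\dots,q_n=x$ on it with $0<l_i=|q_{i+1}-q_i|\le r$ and $\sum l_i\le L<\tau$. Put $\tau_i=\tau-\sum_{j<i}l_j$, so $l_i<\tau_i$. If $\varphi=0$ on $B(q_i,r)\times(-\tau_i,\tau_i)$, the claim gives $\varphi=0$ on $B(q_i,r+l_i)\times(-\tau_{i+1},\tau_{i+1})$, and $B(q_{i+1},r)\subset B(q_i,r+l_i)$. After $n$ steps $\varphi=0$ on $B(x,r)\times(-\tau+L,\tau-L)$. $\square$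

**Lemma 5.2.** Let $T>2D(\Gamma_1)$, let $\varphi$ be a finite-energy wave on $(0,T)$, and $\partial_\nu\varphi=0$ on $\Gamma_1\times(0,T)$. Then $\varphi\equiv0$.

*Proof.* **Step 1 (extension by zero across $\Gamma_1$).** *This gives Lemma 5.1 a place to start from.* Let $x\in\Omega$. Since $D(\Gamma_1)<T/2$, there is a path from $x$ to some $p\in\Gamma_1$, inside $\Omega$ except for $p$, of length less than $T/2$. Take a small ball $B$ centered at $p$ with $B\cap\Gamma\subset\Gamma_1$, put $O=\Omega\cup B$, and extend $\varphi$ by $0$ to $B\setminus\Omega$. For $\chi\in C_c^\infty(O\times(0,T))$,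
$$\int_0^T\!\!\int_\Omega\varphi\,\Box\chi\,dx\,dt=\int_0^T\!\!\int_{\Gamma\cap B}\chi\,\partial_\nu\varphi\,d\Gamma\,dt=0.$$
For finite sums of modes the first equality is Green's formula: integration by parts in $t$ leaves nothing, and $\int_\Omega\varphi(-\Delta\chi)=\int_\Omega(-\Delta\varphi)\chi+\int_\Gamma\chi\,\partial_\nu\varphi$ since $\varphi=0$ on $\Gamma$. It extends to all $\varphi$ by density in the energy space and (F2). So the extension satisfies $\Box\varphi=0$ in $\mathcal D'(O\times(0,T))$.

**Step 2 (propagation to $x$).** *This makes $\varphi$ vanish at the middle time.* Choose $q\in B\setminus\overline\Omega$ so close to $p$ that the path from $x$ to $p$, followed by the segment from $p$ to $q$, has length less than $T/2$. It lies in $O$. As $\varphi=0$ near $q$ for all $t\in(0,T)$, Lemma 5.1 with time centered at $T/2$ and $\tau=T/2$ gives $\varphi=0$ near $(x,T/2)$. Since $x$ is arbitrary, $\varphi(T/2)=\varphi_t(T/2)=0$, so $\varphi\equiv0$. $\square$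

**Proof of Theorem B.** **Step 1 (density).** *Dualize.* The dual of $L^2\times H^{-1}$ is $L^2\times H_0^1$. If the reachable set is not dense, Hahn–Banach gives $(\alpha,\beta)\ne0$ in $L^2\times H^1_0$ with $(y(T),\alpha)-\langle y_t(T),\beta\rangle=0$ for all $u$. Let $\varphi$ be the finite-energy wave with $\varphi(T)=\beta$, $\varphi_t(T)=\alpha$. By (2.2), $\int_0^T\int_{\Gamma_1}u\,\partial_\nu\varphi=0$ for all $u$, so $\partial_\nu\varphi=0$ on $\Gamma_1\times(0,T)$. Lemma 5.2 gives $\varphi\equiv0$, a contradiction.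

**Step 2 ($T^*\le D(\Gamma_1)$).** *Half the time suffices for filling, because the wave tested here is odd in time.* Let $T>D(\Gamma_1)$. Suppose all $y(\cdot,T)$ vanish on a ball $B\subset\Omega$. Take $0\ne\psi\in C_c^\infty(B)$ and $\varphi$ with $\varphi(T)=0$, $\varphi_t(T)=\psi$. By (2.2), $\int\int u\,\partial_\nu\varphi=(y(T),\psi)=0$ for all $u$, so $\partial_\nu\varphi=0$ on $\Gamma_1\times(0,T)$. As $\varphi(2T-t)=-\varphi(t)$, the same holds on $\Gamma_1\times(0,2T)$. Since $2T>2D(\Gamma_1)$, Lemma 5.2 on $(0,2T)$ gives $\varphi\equiv0$, a contradiction. So for each ball $B_j$ of a countable base of $\Omega$, the set $\{u:y(\cdot,T)|_{B_j}=0\}$ is a proper subspace. It is closed, since by (2.2) it is an intersection of kernels of continuous functionals $u\mapsto(y(T),\psi)$, $\psi\in C_c^\infty(B_j)$. By Baire some $u$ lies in none of these subspaces, that is, $\operatorname{supp}y(\cdot,T)=\overline\Omega$. Hence $T^*\le T$. $\blacksquare$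

## 6. Gluing the final state to the wave, and why smoothness does not suffice

We turn to Theorem A. Translate so that $x_0=0$, and write $\ell=\ell_0$. Let $y$ be the solution on $[0,T]$ with final state $(y_0,y_1)$, and let
$$\tilde y(t)=\sum_m\bigl(a_m\cos\omega_m(t-T)+b_m\omega_m^{-1}\sin\omega_m(t-T)\bigr)\varphi_m,\qquad t\in\mathbb R,$$
the free wave with data $(y_0,y_1)$ at time $T$. Extend $y$ by $y=0$ for $t<0$ and $y=\tilde y$ for $t>T$.

**Lemma 6.1.** The extended $y$ belongs to $C(\mathbb R;L^2(\Omega))\cap C^1(\mathbb R;H^{-1}(\Omega))$ and satisfies $\Box y=0$ in $\mathcal D'(\Omega\times\mathbb R)$.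

*Proof.* We have $\tilde y\in C(\mathbb R;L^2)\cap C^1(\mathbb R;H^{-1})$, $\Box\tilde y=0$, and $\tilde y(T)=y_0$, $\tilde y_t(T)=y_1$. By (F1), $y$ and $y_t$ match at $t=0$ and at $t=T$, which gives the first statement. Let $\psi\in C_c^\infty(\Omega)$. On each of $(-\infty,0)$, $(0,T)$, $(T,\infty)$ the equation says that the continuous function $t\mapsto\langle y_t(t),\psi\rangle$ has distributional derivative $(y(t),\Delta\psi)$, and the latter is continuous on $\mathbb R$. A continuous function which, off two points, is $C^1$ with derivative equal to a function continuous on $\mathbb R$, is $C^1$ on $\mathbb R$ with that derivative. So $\frac{d^2}{dt^2}(y,\psi)=(y,\Delta\psi)$ on $\mathbb R$. Products $a(t)\psi(x)$ span a dense subspace of $C_c^\infty(\Omega\times\mathbb R)$, so $\Box y=0$. $\square$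

Inside $\Omega\times\mathbb R$ we now have a single wave that is zero for $t<0$ and real analytic for $t>T$. The boundary and the control have disappeared, and we may only use rays as long as they stay in $\Omega$. By hypothesis, every ray through $(0,t_0)$, $0\le t_0\le T$, reaches $\{t<0\}$ or $\{t>T\}$ inside $\Omega$.

A natural next step is to use the propagation of $C^\infty$ singularities along rays. It would show that $y$ is smooth near $\{0\}\times\mathbb R$, and there it stops: a smooth function of $t$ that vanishes for $t\le0$ need not vanish. This is more than a missing argument. On the string with $T<2$ take $0\ne F\in C_c^\infty((-1-T,-1))$ and $G=0$ in (1.1). The control is smooth, and so is the final state $y(x,T)=F(x-T)$. It is not zero, since $(-1-T,-1)\subset(-1-T,1-T)$. So smooth states can be reached, and what must be carried along the rays is *analyticity*.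

Analyticity near a point can be read off from the integrals of a function against Gaussian packets of frequency $\xi$ centered at complex points $z$ close to that point: they should be $O(e^{-c|\xi|})$. So the plan is:

* write a function as a superposition of its integrals against Gaussian packets with holomorphic dependence on the center $z$ (Section 7);
* show that the packets move along rays under $\Box$, up to errors $O(e^{-c|\xi|})$ (Section 8);
* follow each packet from $(0,t_0)$ backward to $t=0$, where $y=0$, or forward to $t=T$, where $y$ agrees with the analytic $\tilde y$, and deduce that $y$ near $x=0$ is analytic in time up to $t=0$ (Section 9).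

## 7. An inversion formula with Gaussian packets

For $w\in\mathbb C^N$ write $w^2=\sum w_j^2$, $w\cdot\xi=\sum w_j\xi_j$ (no conjugation; for instance $w=(1,i)$ has $w^2=0$), $|w|$ for the Hermitian norm, and $\langle\xi\rangle=(1+|\xi|^2)^{1/2}$. For $z\in\mathbb C^N$, $\xi\in\mathbb R^N$ let
$$g_{z,\xi}(x)=e^{i(z-x)\cdot\xi-\langle\xi\rangle(z-x)^2}\Bigl(1+\frac{i(z-x)\cdot\xi}{\langle\xi\rangle}\Bigr).\tag{7.1}$$
For real $z$ this oscillates with frequency $\xi$ and is concentrated within about $\langle\xi\rangle^{-1/2}$ of $z$. It is entire in $z$.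

**Change of contour.** We use the following three times. If $H$ is holomorphic on an open $U\subset\mathbb C^N$, the form $H\,d\zeta_1\wedge\dots\wedge d\zeta_N$ is closed. So if $Z:[0,1]\times M\to U$ is smooth, $M\subset\mathbb R^N$ a closed ball, and $Z_s=Z(s,\cdot)$, then by Stokes $\int_MH(Z_1)\det DZ_1-\int_MH(Z_0)\det DZ_0$ is, up to sign, the integral over the lateral boundary $[0,1]\times\partial M$. If $Z_s$ does not depend on $s$ on $\partial M$, this lateral integral is zero.

**Lemma 7.1 (inversion).** Let $0<\delta\le1/16$ and $f\in C_c^\infty(B(0,3\delta))$. For real $|x|<\delta$,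
$$f(x)=(2\pi)^{-N}\int_{\mathbb R^N}\Bigl(\int g_{x,\xi}(x')f(x')\,dx'\Bigr)d\xi,$$
with the outer integral absolutely convergent.

*Proof.* **Step 1 (regularized Fourier inversion).** *This is the formula we shall deform.* For $\mu\in(0,1]$ let
$$f_\mu(x)=(2\pi)^{-N}\iint e^{i(x-x')\cdot\xi-\mu|\xi|^2}f(x')\,dx'\,d\xi.$$
It is the convolution of $f$ with $(4\pi\mu)^{-N/2}e^{-|x|^2/4\mu}$, so $f_\mu(x)\to f(x)$ as $\mu\to0$.

**Step 2 (deformation in $\xi$).** *This produces the Gaussian factor.* Let $w=x-x'$. On the support of $f$, $|w|\le4\delta\le\frac14$. For fixed $x'$ deform $\mathbb R^N_\xi$ to $\zeta=\xi+i\langle\xi\rangle w$ through $\xi+is\langle\xi\rangle w$, $0\le s\le1$. The integrand $e^{iw\cdot\zeta-\mu\zeta^2}$ is entire in $\zeta$, and along the deformation $|e^{iw\cdot\zeta}|=e^{-s\langle\xi\rangle|w|^2}\le1$ and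
$$\operatorname{Re}\zeta^2=|\xi|^2-s^2\langle\xi\rangle^2|w|^2\ge|\xi|^2-\tfrac1{16}\langle\xi\rangle^2=\tfrac{15}{16}\langle\xi\rangle^2-1.$$
The lateral boundary over $|\xi|=R$ has area $O(R^N)$, so its contribution tends to $0$ as $R\to\infty$. Since $\partial\zeta_j/\partial\xi_k=\delta_{jk}+iw_j\xi_k/\langle\xi\rangle$, the Jacobian is $1+iw\cdot\xi/\langle\xi\rangle$, and $iw\cdot\zeta=iw\cdot\xi-\langle\xi\rangle w^2$. Hence
$$f_\mu(x)=(2\pi)^{-N}\int\Bigl(\int e^{i(x-x')\cdot\xi}B_\mu(x-x',\xi)f(x')\,dx'\Bigr)d\xi,\quad B_\mu(w,\xi)=e^{-\langle\xi\rangle w^2-\mu\zeta^2}\Bigl(1+\frac{iw\cdot\xi}{\langle\xi\rangle}\Bigr),$$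
where $\zeta=\xi+i\langle\xi\rangle w$. The double integral converges absolutely because $|B_\mu|\le Ce^{-\frac{15}{16}\mu\langle\xi\rangle^2}$.

**Step 3 (bounds uniform in $\mu$).** *These allow $\mu\to0$.* For $|w|\le\frac14$, scaling $w=v\langle\xi\rangle^{-1/2}$ gives $|\partial_w^\beta e^{-\langle\xi\rangle w^2}|\le C_\beta\langle\xi\rangle^{|\beta|/2}$. Since $\zeta^2=|\xi|^2+2i\langle\xi\rangle w\cdot\xi-\langle\xi\rangle^2w^2$ has $w$-derivatives $O(\langle\xi\rangle^2)$, and by the lower bound for $\operatorname{Re}\zeta^2$,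
$$|\partial_w^\beta e^{-\mu\zeta^2}|\le C_\beta(1+\mu\langle\xi\rangle^2)^{|\beta|}e^{-\mu\langle\xi\rangle^2/2}\le C'_\beta.$$
The last factor of $B_\mu$ has bounded $w$-derivatives. So $|\partial_w^\beta B_\mu|\le C_\beta\langle\xi\rangle^{|\beta|/2}$ uniformly in $\mu$. For $|\xi|\ge1$ write $e^{-ix'\cdot\xi}=|\xi|^{-2M}(-\Delta_{x'})^Me^{-ix'\cdot\xi}$ and integrate by parts: the inner integral is $O(|\xi|^{-2M}\langle\xi\rangle^M)=O(\langle\xi\rangle^{-M})$ for every $M$, uniformly in $\mu$. For $|\xi|<1$ it is bounded.

**Step 4 (limit).** *This removes the regularization.* Let $\mu\to0$ by dominated convergence, with $M>N$, noting that $e^{i(x-x')\cdot\xi}B_0(x-x',\xi)=g_{x,\xi}(x')$. $\square$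

## 8. Packets that travel along rays

Let $k=|\xi|\ge1$, $e=\xi/k$, $\varkappa=\langle\xi\rangle\in[k,\sqrt2k]$.

**Step 1 (the packet as a superposition of plane waves).** *Plane waves are easy to evolve.* With $w=x-z$ we have
$$e^{-\varkappa w^2}=(4\pi\varkappa)^{-N/2}\int e^{-i\theta\cdot w}e^{-|\theta|^2/4\varkappa}d\theta,\qquad we^{-\varkappa w^2}=-\tfrac1{2\varkappa}\nabla_we^{-\varkappa w^2}.$$
The second formula brings down the factor $i\theta/2\varkappa$, and $g_{z,\xi}=e^{-iw\cdot\xi-\varkappa w^2}(1-iw\cdot\xi/\varkappa)$. Since $-i\cdot i=1$, the substitution $\eta=\xi+\theta$ gives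
$$g_{z,\xi}(x)=(4\pi\varkappa)^{-N/2}\int_{\mathbb R^N}e^{-i\eta\cdot(x-z)}e^{-|\eta-\xi|^2/4\varkappa}P(\eta)\,d\eta,\qquad P(\eta)=1+\frac{(\eta-\xi)\cdot\xi}{2\varkappa^2}.\tag{8.1}$$

**Step 2 (evolution).** *This defines the moving packets.* For $\sigma=\pm1$ and $t_0\in[0,T]$ define, integrating over $|\eta-\xi|<k/2$ so as to stay away from $\eta=0$,
$$v^\sigma(x,t)=(4\pi\varkappa)^{-N/2}\int_{|\eta-\xi|<k/2}e^{-i\eta\cdot(x-z)+i\sigma(t-t_0)|\eta|}e^{-|\eta-\xi|^2/4\varkappa}P\,d\eta,$$
and $\tilde v^\sigma$ by the same formula with $P/|\eta|$ in place of $P$. They are smooth, entire in $x$, depend on $x,z$ only through $x-z$, and solve $\Box v=0$. Let $g^\flat=v^+(\cdot,t_0)=v^-(\cdot,t_0)$. Then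
$$v^+=v^-=g^\flat,\quad v^+_t=-v^-_t;\qquad\tilde v^+=\tilde v^-,\quad\tilde v_t^\pm=\pm ig^\flat\qquad\text{at }t=t_0.\tag{8.2}$$

*Example.* If $N=1$, then $|\eta|=\eta\operatorname{sgn}\xi$ on the domain of integration, so $v^\sigma(x,t)=g^\flat(x-\sigma(t-t_0)\operatorname{sgn}\xi)$: the packet travels rigidly. For $N\ge2$ it spreads, but it remains exponentially small away from the ray.

**Lemma 8.1.** Let $T>0$, $\delta\in(0,1/16]$. There are $b\in(0,\delta/2]$ and $c,C>0$, depending only on $N,T,\delta$, such that for all $z\in\mathbb C^N$, $|z|\le b$, $|\xi|=k\ge1$, $\sigma=\pm1$, $t_0,t\in[0,T]$: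

(a) for real $x$ with $|x-\sigma(t-t_0)e|\ge\delta$: $|v|+|v_t|+|\nabla v|\le Ce^{-ck}$ for $v=v^\sigma,\tilde v^\sigma$;

(b) $|g_{z,\xi}-g^\flat|\le Ce^{-ck}$ on $\mathbb R^N$.

*Proof of (a).* **Step 1 (rescaling).** *This exhibits the large parameter $k$.* Put $s=t-t_0$ and $X=x-\operatorname{Re}z-\sigma se$. Then $|X|\ge\delta-b\ge\delta/2=:\delta'$. Let $m=X/|X|$. With $\eta=k\zeta$, each of the quantities is a constant multiple of
$$k^N\varkappa^{-N/2}\int_{|\zeta-e|<1/2}e^{k\Phi(\zeta)}Q(\zeta)\,d\zeta,\qquad\Phi=-i\zeta\cdot(x-z)+i\sigma s(\zeta^2)^{1/2}-\frac k{4\varkappa}(\zeta-e)^2.$$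
Here $Q$ is $1+\frac{k^2}{2\varkappa^2}(\zeta-e)\cdot e$ times one of the factors $1$, $i\sigma k(\zeta^2)^{1/2}$, $-ik\zeta_j$, and for $\tilde v^\sigma$ it is also divided by $k(\zeta^2)^{1/2}$.

**Step 2 (pushing the contour in the direction $-im$).** *Off the ray this makes $\operatorname{Re}\Phi$ negative.* Deform to
$$\zeta=\theta-i\tau h(\theta)m,\qquad h=1-4|\theta-e|^2,\quad|\theta-e|\le\tfrac12,$$
through $\theta-is'\tau hm$, $0\le s'\le1$, where $0<\tau\le\frac14$ will be fixed below. The boundary $|\theta-e|=\frac12$ is fixed. Along the deformation $|\theta|\ge\frac12$ and $\operatorname{Re}\zeta^2\ge\frac14-\frac1{16}>0$, so the principal branch $(\zeta^2)^{1/2}$ is holomorphic near it, bounded above and below, and $|Q|\le Ck$. So the change of contour is allowed. The Jacobian is bounded by $|\det(I-i\tau\,m\otimes\nabla h)|=|1-i\tau m\cdot\nabla h|\le1+4\tau\le2$, since $|\nabla h|=8|\theta-e|\le4$.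

**Step 3 (real part of the phase).** *This is the estimate itself.* Put $d=|\theta-e|\le\frac12$. The function $\tau'\mapsto((\theta-i\tau'm)^2)^{1/2}$ is smooth on the compact set $0\le\tau'\le\frac14$, $\frac12\le|\theta|\le\frac32$, $|m|=1$. By Taylor's formula with $\tau'=\tau h$, $(\zeta^2)^{1/2}=|\theta|-i\tau h\,m\cdot\theta/|\theta|+O(\tau^2)$ uniformly. Also $|\theta/|\theta|-e|\le||\theta|-1|+d\le2d$, and $\frac18\le\frac k{4\varkappa}\le\frac14$. The real parts of the three terms of $\Phi$ are
$$-\theta\cdot\operatorname{Im}z-\tau h\,m\cdot(x-\operatorname{Re}z),\qquad\sigma s\tau h\,m\cdot\tfrac\theta{|\theta|}+O(\tau^2),\qquad-\tfrac k{4\varkappa}(d^2-\tau^2h^2)\le-\tfrac{d^2}8+\tfrac{\tau^2}4.$$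
Now $x-\operatorname{Re}z-\sigma s\frac\theta{|\theta|}=X+\sigma s\bigl(e-\frac\theta{|\theta|}\bigr)$, $m\cdot X=|X|\ge\delta'$, $|s|\le T$, $0\le h\le1$, and $|\theta\cdot\operatorname{Im}z|\le\frac32b$. Therefore
$$\operatorname{Re}\Phi\le-\tau\delta'(1-4d^2)+2\tau Td-\tfrac{d^2}8+C_1\tau^2+\tfrac32b.$$

**Step 4 (choice of $\tau$ and $b$).** *This absorbs the terms in $d$ and fixes the constants.* Use $2\tau Td\le\frac{d^2}{16}+16T^2\tau^2$, and require $\tau\le\frac1{64\delta'}$, so that $4\tau\delta'd^2\le\frac{d^2}{16}$. Then $\operatorname{Re}\Phi\le-\tau\delta'+C_2\tau^2+\frac32b$. Fix $\tau$ with also $C_2\tau\le\delta'/2$, and then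
$$b=\min\bigl(\tau\delta'/12,\ \delta/2,\ 1/72\bigr).$$
This gives $\operatorname{Re}\Phi\le-\frac12\tau\delta'+\frac18\tau\delta'=-\frac38\tau\delta'$. The factor $Ck^N\varkappa^{-N/2}k$ is absorbed by decreasing the exponential rate.

*Proof of (b).* *We bound what the truncation $|\eta-\xi|<k/2$ removed.* By (8.1), $g_{z,\xi}-g^\flat$ is the integral over $|\eta-\xi|\ge k/2$. There $|\eta|\le|\eta-\xi|+k\le3|\eta-\xi|$, and
$$\tfrac{|\eta-\xi|^2}{4\varkappa}\ge\tfrac{|\eta-\xi|}{8\sqrt2}\ge\tfrac{|\eta-\xi|}{12},\qquad|e^{-i\eta\cdot(x-z)}|\le e^{b|\eta|}\le e^{|\eta-\xi|/24},\qquad|P|\le1+|\eta-\xi|,$$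
because $b\le\frac1{72}$. So the integrand is at most $(1+|\eta-\xi|)e^{-|\eta-\xi|/24}$, and its integral over $|\eta-\xi|\ge k/2$ is $O(e^{-ck})$. $\square$

## 9. Carrying analyticity to a line: proof of Theorem A

We keep $x_0=0$, $\ell=\ell_0$, and the extended $y$ of Lemma 6.1.

**Step 1 (smoothing in time).** *Packets are to be paired with honest smooth functions.* The function $\ell$ is lower semicontinuous: if $\ell(e)>s$, the compact segment $\{re:0\le r\le s\}$ lies in the open set $\Omega$, and so do nearby ones. Hence $\min_e(\ell(e)+\ell(-e))$ exists, and it exceeds $T+2\alpha$ for all small $\alpha>0$. Let $\rho_1\ge0$ be smooth, even, supported in $[-1,1]$, with integral $1$, and let $\rho_\alpha(s)=\alpha^{-1}\rho_1(s/\alpha)$,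
$$y^\alpha(t)=\int\rho_\alpha(s)\,y(t-\alpha-s)\,ds,\qquad\tilde y^\alpha(t)=\int\rho_\alpha(s)\,\tilde y(t-\alpha-s)\,ds.$$
Only values on $[t-2\alpha,t]$ enter. So $y^\alpha=0$ for $t\le0$ and $y^\alpha=\tilde y^\alpha$ for $t\ge T+2\alpha$. Moreover $y^\alpha\in C^\infty(\mathbb R;L^2(\Omega))$ and $\Delta^jy^\alpha=\partial_t^{2j}y^\alpha$, so $(\partial_t^2+\Delta)^jy^\alpha=2^j\partial_t^{2j}y^\alpha\in L^2_{loc}$ for all $j$, and elliptic regularity gives $y^\alpha\in C^\infty(\Omega\times\mathbb R)$. Since $\rho_1$ is even, the $m$-th coefficient of $\tilde y^\alpha(t)$ is that of $\tilde y(t-\alpha)$ multiplied by $\hat\rho_1(\alpha\omega_m)$, where $\hat\rho_1(r)=\int\rho_1(s)\cos(rs)\,ds$, so $|\hat\rho_1|\le1$ and $\hat\rho_1(0)=1$.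

**Claim 9.1.** For each small $\alpha$, $\tilde y^\alpha=\tilde y^\alpha_t=0$ in $\Omega$ at $t=T+2\alpha$.

*The claim implies Theorem A.* Each coefficient of $\tilde y^\alpha$ solves $q''+\omega_m^2q=0$ with zero data at $t=T+2\alpha$, so it vanishes identically, and $a_m\hat\rho_1(\alpha\omega_m)=b_m\hat\rho_1(\alpha\omega_m)=0$. For given $m$, $\hat\rho_1(\alpha\omega_m)\ne0$ for all small $\alpha$. So $a_m=b_m=0$.

To prove the claim fix $\alpha$ and **write $y,\tilde y,T$ for $y^\alpha,\tilde y^\alpha,T+2\alpha$**. Then: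

* $y\in C^\infty(\Omega\times\mathbb R)\cap C^\infty(\mathbb R;L^2(\Omega))$, $\Box y=0$, $y=0$ for $t\le0$, $y=\tilde y$ for $t\ge T$;
* $\ell(e)+\ell(-e)>T$ for all $e$;
* the coefficients of $\tilde y$ satisfy $|\tilde y_m(t)|\le|a_m|+\omega_m^{-1}|b_m|$ and $|\tilde y_m'(t)|\le\omega_m|a_m|+|b_m|$.

**Step 2 ($\tilde y$ is analytic in $x$, uniformly in $t$).** *This is where the decay of $a_m,b_m$ is used.* Consider
$$W_t(x,s)=\sum_m\tilde y_m(t)\cosh(\omega_ms)\,\varphi_m(x).$$
Since $\cosh^2(\omega_ms)\le e^{2\omega_m|s|}$ and $\sum_m|\tilde y_m(t)|^2e^{c_0\omega_m}$ is bounded in $t$, the series converges in $L^2(\Omega)$ uniformly for $|s|\le\frac{c_0}2$, with norm bounded uniformly in $t$. Its terms are harmonic in $(x,s)$, so $W_t$ is harmonic in $\Omega\times(-\frac{c_0}2,\frac{c_0}2)$, the convergence is locally uniform, and $W_t(\cdot,0)=\tilde y(t)$. The same works for $\tilde y_t$, because $\omega_m^2e^{c_0\omega_m}\le C_0e^{2c_0\omega_m}$. The interior estimates for harmonic functions read $|\partial_x^\gamma W_t|\le K^{|\gamma|+1}|\gamma|!$,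 locally uniformly, with $K$ independent of $t$. So $\tilde y(\cdot,t)$ and $\tilde y_t(\cdot,t)$ are real analytic in $\Omega$. Moreover
$$\sum_\gamma\frac{|\partial^\gamma W_t(0,0)|}{\gamma!}|x^\gamma|\le\sum_nK^{n+1}\sum_{|\gamma|=n}\frac{n!}{\gamma!}|x^\gamma|=\sum_nK^{n+1}\Bigl(\sum_j|x_j|\Bigr)^n.$$
So there is $r_0>0$, with $B(0,r_0)\subset\Omega$, such that for $t\in[0,T]$ both functions extend holomorphically to $\{x\in\mathbb C^N:|x|<r_0\}$ with a bound independent of $t$. Finally, $\tilde y\in C^\infty(\mathbb R;L^2)$ by the decay of its coefficients, and $\tilde y\in C^\infty(\Omega\times\mathbb R)$ by the elliptic regularity argument of Step 1.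

**Step 3 (a tube around one half of each ray).** *This turns the chord condition into a uniform one.* There is $\delta\in(0,\frac1{16}]$, $4\delta<r_0$, such that for all $(f,t_0)\in S^{N-1}\times[0,T]$ at least one of the segments
$$S_-=\{-rf:0\le r\le t_0\},\qquad S_+=\{rf:0\le r\le T-t_0\}$$
has its $4\delta$-neighborhood contained in $\Omega$. Indeed $\ell(-f)+\ell(f)>t_0+(T-t_0)$, so $\ell(-f)>t_0$ or $\ell(f)>T-t_0$, and the corresponding compact segment lies in $\Omega$. Say its $8\delta_1$-neighborhood does. For $(f',t_0')$ near $(f,t_0)$ the corresponding segment lies in the $4\delta_1$-neighborhood of the first one, so its $4\delta_1$-neighborhood lies in $\Omega$. Now use compactness of $S^{N-1}\times[0,T]$ and decrease $\delta$.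

Let $b,c,C$ be from Lemma 8.1 with the present $T$ and $\delta$. Below $c,C$ may change, but they never depend on $z,\xi,\sigma,t_0$. Put $\beta=b/2$, $b'=b/12$. Fix $\chi_0\in C_c^\infty(B(0,3\delta))$ with $0\le\chi_0\le1$ and $\chi_0=1$ on $B(0,2\delta)$. Since $0\in S_\pm$, $B(0,4\delta)\subset\Omega$.

**Step 4 (the key estimate).** *This replaces "$F(-t_0)$ is zero or analytic" from the string.* For $|z|\le b'$, $|\xi|=k\ge1$, $\sigma=\pm1$, $t_0\in[0,T]$, $v\in\{v^\sigma,\tilde v^\sigma\}$,
$$\Bigl|\int\chi_0\,(y_tv-yv_t)(x,t_0)\,dx\Bigr|\le Ce^{-ck}.\tag{9.1}$$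

*4a. An almost conserved quantity.* The packet travels along $\sigma(t-t_0)e=(t-t_0)f$ with $f=\sigma e$. Let $S$ be one of $S_\pm$, with $4\delta$-neighborhood in $\Omega$. Mollifying the indicator function of the $\frac52\delta$-neighborhood of $S$ at scale $\delta/2$, we get $\chi\in C_c^\infty(\Omega)$, $0\le\chi\le1$, equal to $1$ on the $2\delta$-neighborhood of $S$, supported in the closed $3\delta$-neighborhood, with derivative bounds depending only on $\delta$ and $N$. For $q\in C^\infty(\Omega\times\mathbb R)$ with $\Box q=0$ let $I_q(t)=\int\chi(q_tv-qv_t)\,dx$. Then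
$$I_q'(t)=\int\chi(v\Delta q-q\Delta v)\,dx=\int q\,(2\nabla\chi\cdot\nabla v+v\Delta\chi)\,dx.$$
If $\sigma(t-t_0)e\in S$, then $|x-\sigma(t-t_0)e|\ge2\delta$ on $\operatorname{supp}\nabla\chi$, so Lemma 8.1(a) gives $|I_q'(t)|\le Ce^{-ck}\|q(t)\|_{L^2(\Omega)}$. At time $t_0$ we may replace $\chi$ by $\chi_0$: since $0\in S$, $\chi=\chi_0=1$ on $B(0,2\delta)$, and for $|x|\ge2\delta$ the functions $v,v_t$ at $t=t_0$ are $O(e^{-ck})$ by Lemma 8.1(a). Hence
$$\Bigl|I_q(t_0)-\int\chi_0(q_tv-qv_t)(x,t_0)\,dx\Bigr|\le Ce^{-ck}\bigl(\|q(t_0)\|_{L^2(\Omega)}+\|q_t(t_0)\|_{L^2(\Omega)}\bigr).\tag{9.2}$$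
The $L^2(\Omega)$ norms of $y,y_t,\tilde y,\tilde y_t$ are bounded on $[0,T]$.

*4b. Case $S=S_-$ (the ray reaches time $0$ inside $\Omega$).* Take $q=y$. For $t\in[0,t_0]$, $\sigma(t-t_0)e=-(t_0-t)f\in S_-$. Also $I_y(0)=0$, since $y$ is smooth and vanishes for $t\le0$. Integrating $I_y'$ over $[0,t_0]$ gives $|I_y(t_0)|\le Ce^{-ck}$, and (9.2) gives (9.1).

*4c. Case $S=S_+$ (the ray reaches time $T$ inside $\Omega$).* Take $q=y-\tilde y$, smooth by Step 2. For $t\in[t_0,T]$, $\sigma(t-t_0)e=(t-t_0)f\in S_+$. Also $I_q(T)=0$, since $q$ is smooth and vanishes for $t\ge T$. So $|I_q(t_0)|\le Ce^{-ck}$, and by (9.2) estimate (9.1) holds with $y-\tilde y$ in place of $y$. It remains to show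
$$\Bigl|\int\chi_0H\,dx\Bigr|\le Ce^{-ck},\qquad H=(\tilde y_tv-\tilde yv_t)(\cdot,t_0),$$
that is, that an analytic function has exponentially small integrals against packets. The function $H$ is holomorphic in $|x|<r_0$. The part of the integral over $|x|\ge2\delta$ is $O(e^{-ck})$ by Lemma 8.1(a). On $|x|<2\delta$, where $\chi_0=1$, deform $x$ to $x-i\beta\psi(x)e$ through $x-is\beta\psi(x)e$, $0\le s\le1$, with $\psi\in C_c^\infty(B(0,2\delta))$, $0\le\psi\le1$, $\psi=1$ on $B(0,\delta)$, $|\nabla\psi|\le C/\delta$. The points have norm less than $2\delta+b<3\delta<r_0$, the boundary is fixed, and the Jacobian $1-i\beta e\cdot\nabla\psi$ is bounded. So the integral equals the one over the deformed contour, where $\tilde y,\tilde y_t$ are bounded by Step 2. We bound $v,v_t$ on it.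

* Where $|x|\ge\delta$: the packets depend on $x-z$ only, so the shift amounts to replacing $z$ by $z+i\beta\psi(x)e$, of norm at most $\frac b{12}+\frac b2<b$. Lemma 8.1(a) with $t=t_0$ gives $v,v_t=O(e^{-ck})$.
* Where $|x|<\delta$: here $\psi=1$. On $|\eta-\xi|<k/2$ we have $\eta\cdot e\ge\frac k2$ and $|\eta|\le\frac32k$, so
$$|e^{-i\eta\cdot(x-i\beta e-z)}|=e^{-\beta\eta\cdot e-\eta\cdot\operatorname{Im}z}\le e^{-\beta k/2+\frac32kb'}=e^{-\beta k/4},$$
because $b'=\beta/6$. So $v,v_t=O(k^{N+1}e^{-\beta k/4})$.

This proves (9.1).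

**Step 5 ($y$ and $y_t$ extend holomorphically in $x$ near $0$, uniformly in time).** *We separate $y$ from $y_t$ and invert.* Add (9.1) for $v^+$ and $v^-$: by (8.2) this isolates $2\int\chi_0y_tg^\flat$. Subtract (9.1) for $\tilde v^-$ from that for $\tilde v^+$: this isolates $-2i\int\chi_0yg^\flat$. Replacing $g^\flat$ by $g_{z,\xi}$ with Lemma 8.1(b), we obtain for all $t_0\in[0,T]$, $|z|\le b'$, $|\xi|\ge1$
$$\Bigl|\int\chi_0\,y(x,t_0)\,g_{z,\xi}(x)\,dx\Bigr|+\Bigl|\int\chi_0\,y_t(x,t_0)\,g_{z,\xi}(x)\,dx\Bigr|\le Ce^{-c|\xi|}.\tag{9.3}$$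
These integrals are entire in $z$, and for $|\xi|<1$, $|z|\le b'$ they are bounded uniformly in $t_0$. So their integrals over $\xi\in\mathbb R^N$ are holomorphic and bounded in $|z|<b'$, uniformly in $t_0$. By Lemma 7.1 with $f=\chi_0y(\cdot,t_0)$ and with $f=\chi_0y_t(\cdot,t_0)$, they equal $(2\pi)^Ny(z,t_0)$ and $(2\pi)^Ny_t(z,t_0)$ for real $|z|<b'<\delta$. Hence $y(\cdot,t_0)$ and $y_t(\cdot,t_0)$ extend holomorphically to $\{|z|<b'\}$, bounded uniformly in $t_0\in[0,T]$.

**Step 6 (analyticity in time).** *The wave equation converts $x$-derivatives into $t$-derivatives.* Let $x$ be real, $|x|<b'/2$. The polydisc of radius $r=b'/(4\sqrt N)$ about $x$ lies in $\{|z|<b'\}$, so Cauchy's estimates bound $|\partial^{2\gamma}y|$ and $|\partial^{2\gamma}y_t|$, $|\gamma|=j$, by $M(2\gamma)!\,r^{-2j}\le M(2j)!\,r^{-2j}$. As $\Delta^j=\sum_{|\gamma|=j}\frac{j!}{\gamma!}\partial^{2\gamma}$ and $\sum_{|\gamma|=j}\frac{j!}{\gamma!}=N^j$, there is $K$ with $|\Delta^jy|+|\Delta^jy_t|\le K^{2j+1}(2j)!$. Since $\partial_t^{2j}y=\Delta^jy$ and $\partial_t^{2j+1}y=\Delta^jy_t$,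 for some $K_1\ge1$
$$|\partial_t^jy(x,t)|\le K_1^{j+1}j!,\qquad|x|<b'/2,\ t\in[0,T],\ j\ge0.\tag{9.4}$$

**Step 7 (vanishing).** *An analytic function of $t$ that is flat at $t=0$ is zero.* The function $y(x,\cdot)\in C^\infty(\mathbb R)$ vanishes for $t\le0$, so all its derivatives vanish at $t=0$. Taylor's formula and (9.4) give $|y(x,t)|\le K_1(K_1t)^j$ for all $j$, so $y(x,\cdot)=0$ on $[0,\frac1{2K_1}]\cap[0,T]$. Iterating from the new endpoint, $y(x,\cdot)=0$ on $[0,T]$, and by smoothness $y_t(x,T)=0$. So $\tilde y(\cdot,T)=y(\cdot,T)$ and $\tilde y_t(\cdot,T)=y_t(\cdot,T)$ vanish for $|x|<b'/2$. By Step 2 they are real analytic in the connected set $\Omega$, so they vanish in $\Omega$. This is Claim 9.1, and Theorem A is proved. $\blacksquare$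

With Theorems A and B established, Theorem C holds, and the hypothesis is disproved.

## 10. The unit ball: chords of length 2 and control time 2

This section is not used above. It shows that the bound on $T$ in Theorem A is sharp for the ball.

**Proposition 10.1.** Let $\Omega$ be the unit ball, $N\ge2$, $A=-\Delta$, $\Gamma_1=\Gamma$. All chords through $0$ have length $2$, and the system is M-controllable if and only if $T\ge2$.

*Proof.* **Step 1 ($T<2$).** *The obstruction.* Apply Theorem A with $x_0=0$.

**Step 2 (reduction to moments).** *We want to reach one eigenfunction at a time.* Let $T=2$ (for $T>2$ use zero control first). The eigenfunctions $\psi=r^{1-N/2}J_\nu(jr)\,Y(x/|x|)$, with $Y$ from a real orthonormal basis of spherical harmonics of degree $l$, $\nu=l+\frac N2-1\ge0$, $J_\nu(j)=0$, $j>0$, form a complete orthogonal system, and the eigenspaces are finite-dimensional. So it suffices to reach $(\psi,0)$ and $(0,\psi)$ up to nonzero factors. Take the control $f(t)Y$. Let $\psi'$ be an eigenfunction of this kind with zero $j'$.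 On $\Gamma$, $\partial_\nu\psi'=c'Y'$ with $c'=j'J_{\nu'}'(j')\ne0$, where $\nu'$ is the index of $\psi'$, because zeros $j'>0$ are simple. Apply (2.2) to $\varphi=\cos(j'(2-t))\psi'$ and to $\varphi=\sin(j'(2-t))\psi'$. The right-hand sides are $-\langle y_t(2),\psi'\rangle$ and $-j'(y(2),\psi')$. So the coefficients of $y_t(2),y(2)$ along $\psi'$ vanish if $Y'\ne Y$. Otherwise they are nonzero multiples of the $\cos(j's)$ and $\sin(j's)$ moments of $\tilde f(s)=f(2-s)$ on $(0,2)$.

**Step 3 (solving the moment problem).** *All moments except those at $j$ must vanish.* Let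
$$F(\zeta)=e^{i\zeta}(\alpha+\beta\zeta)\frac{\zeta^{-\nu}J_\nu(\zeta)}{\zeta^2-j^2}.$$
The even entire function $\zeta^{-\nu}J_\nu(\zeta)$ is $O(e^{|\operatorname{Im}\zeta|})$, it is $O(|\zeta|^{-\nu-1/2})$ on $\mathbb R$ at infinity, and it vanishes at $\pm j$. So $e^{-i\zeta}F$ is entire, of exponential type at most $1$, and in $L^2(\mathbb R)$. By Paley–Wiener, $F(\zeta)=\int_0^2\tilde f(s)e^{i\zeta s}ds$ with $\tilde f\in L^2(0,2)$. Then $F(\pm j')=0$ for the other positive zeros $j'$ of $J_\nu$, while $F(\pm j)=e^{\pm ij}(\alpha\pm\beta j)\gamma$ with $\gamma=j^{-\nu}J_\nu'(j)/(2j)\ne0$. So the pair $F(j),F(-j)$, hence the pair of moments at $j$, can be prescribed arbitrarily by $\alpha,\beta\in\mathbb C$. For real prescribed moments replace $\tilde f$ by its real part. $\square$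

## 11. Analytic coefficients and the analytic wave front set

This section is not used above either. If one accepts two theorems of microlocal analysis, the ray argument of Section 6 becomes short for spectral states, and it applies to variable analytic coefficients.

The analytic wave front set $WF_A(u)$ of a distribution $u$ is a closed conic set of covectors $(x,\xi)$, $\xi\ne0$, over the points where $u$ is not real analytic: $u$ is real analytic near $x$ exactly when no covector over $x$ belongs to $WF_A(u)$. For the Heaviside function on $\mathbb R$ it is $\{(0,\xi):\xi\ne0\}$. $\operatorname{Char}P$ is the zero set of the principal symbol of $P$. For $P$ with real analytic coefficients and $Pu=0$: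

* (i) $WF_A(u)\subset\operatorname{Char}P$ (Hörmander, *ALPDO I*, Thm 8.6.1).
* (ii) If the principal symbol $p$ is real and $P$ is of real principal type, then $WF_A(u)$ is invariant under the Hamilton flow of $p$ in $p^{-1}(0)$ (Sato–Kawai–Kashiwara, Lecture Notes in Math. 287 (1973); Hörmander, Comm. Pure Appl. Math. 24 (1971), 671–704).

**Proposition 11.1.** Let the coefficients of $A$ be real analytic in $\Omega$, and suppose every geodesic of the metric $(a_{ij})^{-1}$ through some $x_0\in\Omega$, continued in both directions until it leaves $\Omega$, has length $>T$. Then for every $\Gamma_1\subset\Gamma$ the only spectral state reachable at time $T$ is $0$.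

*Proof.* **Step 1 (gluing).** *As in Lemma 6.1.* Extend $y$ by $0$ for $t<0$ and by the free wave $\tilde y$ for $t>T$. The proof of Lemma 6.1, with $\Delta$ replaced by $-A$ and (F1) used for $A$, gives $(\partial_t^2+A)y=0$ in $\mathcal D'(\Omega\times\mathbb R)$. Here $\tilde y$ is a finite sum of modes, real analytic in $\Omega\times\mathbb R$.

**Step 2 (no singular covector over $x_0$).** *This replaces Sections 7 and 8.* The principal symbol is, up to sign, $\sum a_{ij}\xi_i\xi_j-\tau^2$. On its zero set, $(\tau,\xi)\ne0$ forces $\tau\ne0$, so the $t$-component $-2\tau$ of the Hamilton field is not zero and the operator is of real principal type. Bicharacteristics project to unit-speed geodesics parametrized by $\pm t$. Consider a characteristic covector over $(x_0,t)$ with $0\le t\le T$. The lengths inside $\Omega$ of the geodesic followed for decreasing and for increasing time sum to more than $T$. So the first exceeds $t$ or the second exceeds $T-t$, and the bicharacteristic reaches $\{t<0\}$ or $\{t>T\}$ over $\Omega$, where $y$ is analytic.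 By (ii) the covector is not in $WF_A(y)$. Noncharacteristic covectors are excluded by (i), and for $t\notin[0,T]$ analyticity is immediate. So $y$ is real analytic near $\{x_0\}\times\mathbb R$.

**Step 3 (vanishing).** *Analytic continuation in time, then in space.* As $y$ vanishes for $t<0$, it vanishes in a connected neighborhood of $\{x_0\}\times\mathbb R$. Hence $\tilde y$ vanishes on a nonempty open subset of $\Omega\times(T,\infty)$. It is analytic and $\Omega$ is connected, so $\tilde y\equiv0$, and the terminal state is $0$. $\square$
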